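# Mixing homeomorphisms of the pseudo-arc whose periodic points are not dense

## 1. The guess that transitivity forces dense periodic points

A *continuum* is a compact connected metric space; it is *nondegenerate* if it has more than one point. All maps are continuous. Let $f:X\to X$ be a map of a compact metric space.

**Definition (transitive, mixing, periodic).** The map $f$ is *transitive* if for all nonempty open $U,V\subseteq X$ there is $n\ge1$ with $f^n(U)\cap V\ne\emptyset$. It is *(topologically) mixing* if for all such $U,V$ there is $n_0$ with $f^n(U)\cap V\neq\emptyset$ for all $n\ge n_0$. A point $x$ is *periodic* if $f^n(x)=x$ for some $n\ge1$.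

Mixing implies transitive. If $X$ has no isolated points, transitivity of $f$ is equivalent to the existence of a dense orbit.

**Definition (chainable, hereditarily indecomposable, pseudo-arc).** A continuum is *chainable* if for each $\varepsilon>0$ it is covered by open sets $U_1,\dots,U_r$ of diameter less than $\varepsilon$ with $U_i\cap U_j\neq\emptyset$ exactly when $|i-j|\le1$. It is *indecomposable* if it is not the union of two proper subcontinua, and *hereditarily indecomposable* if each of its subcontinua is indecomposable. The *pseudo-arc* $P$ is the (unique up to homeomorphism) nondegenerate hereditarily indecomposable chainable continuum.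

For example, $[0,1]$ is chainable, by short overlapping intervals, but it is decomposable, since $[0,1]=[0,\frac12]\cup[\frac12,1]$. So the pseudo-arc contains no arc at all. The form of hereditary indecomposability that we shall use is this: if any two intersecting subcontinua of $X$ are comparable by inclusion, then $X$ is hereditarily indecomposable. Indeed, if a subcontinuum $H$ were $A\cup B$ with $A,B$ proper subcontinua of $H$, then $A\cap B\ne\emptyset$ because $H$ is connected, and neither of $A,B$ contains the other.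

The question is: *if a homeomorphism $f:P\to P$ is transitive, are its periodic points dense in $P$?*

The answer one would first guess is yes. Chainable continua are limits of arcs, and for arcs there is a classical textbook theorem: a transitive map of a compact nondegenerate interval has dense periodic points. We test the guess on three cases.

*The arc itself.* If $g$ is a homeomorphism of $[0,1]$, then $g^2$ is increasing, so for each $x$ the sequences $g^{2n}(x)$ and $g^{2n+1}(x)$ are monotone and converge. An orbit has at most two accumulation points and is not dense. So no homeomorphism of the arc is transitive, and the guess holds for lack of examples.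

*Folded multiplications.* For an integer $D\ge1$ let $\rho_D(y)=\operatorname{dist}(y,2D\mathbb Z)$; this folds the line onto $[0,D]$. Let $C\ge2$ be an integer and $\beta(y)=\rho_D(Cy)$ on $[0,D]$; for $C=2$, $D=1$ this is the tent map. One has $\beta^m(y)=\rho_D(C^my)$ (see (2) below), and $\beta^m$ maps each interval $[Dk/C^m,D(k+1)/C^m]$, $0\le k<C^m$, affinely onto $[0,D]$. So $\beta$ is mixing, and each of these intervals contains a fixed point of $\beta^m$: the periodic points are dense.

*Shifts on inverse limits of one interval map.* Let $g:I\to I$ be an onto map of an arc, let $X=\{(x_1,x_2,\dots):g(x_{j+1})=x_j\}$, and let $\hat g(x)=(g(x_1),x_1,x_2,\dots)$, a homeomorphism of $X$. Suppose $\hat g$ is transitive. The projection to $x_1$ is onto and carries $\hat g$ to $g$, so $g$ is transitive, and by the classical theorem its periodic points are dense. A nonempty open subset of $X$ contains a set $\{x:x_j\in J\}$ with $J\ne\emptyset$ open in $I$. Choose $y\in J$ with $g^m(y)=y$, and run backwards along the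 cycle of $y$ for the coordinates after $x_j=y$. This gives a point of that set which is fixed by $\hat g^m$. So the guess holds for every such shift.

The third case shows where the first sensible attempt at a counterexample stops. One would take a single transitive interval map $g$, as crooked as needed for $X$ to be the pseudo-arc, and use the shift. Whatever $g$ is, the periodic points of the interval map lift to periodic points of the shift, and they are dense. A counterexample has to use infinitely many different arcs. This does work, and the guess is wrong.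

**Theorem 1.** There is a topologically mixing (hence transitive) homeomorphism $f:P\to P$ and a nonempty open set $W\subset P$ containing no periodic point of $f$.

**Theorem 2.** There is a topologically mixing homeomorphism $f:P\to P$ with exactly one periodic point (a fixed point). This is optimal: chainable continua have the fixed point property (O. H. Hamilton, Proc. AMS 2 (1951)), so every homeomorphism of $P$ has a fixed point.

Besides Hamilton's theorem, which serves only for the optimality, two facts are cited: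

- (a) a nondegenerate continuum that has, for each $\varepsilon>0$, a map onto an arc with all fibres of diameter less than $\varepsilon$ is chainable;
- (b) Bing (1951): any two nondegenerate hereditarily indecomposable chainable continua are homeomorphic.

We also use the standard facts on an inverse limit $X=\varprojlim(X_j,b_j)=\{(x_j):b_j(x_{j+1})=x_j\}$ of continua with onto maps $b_j:X_{j+1}\to X_j$: it is a continuum, each projection $p_j(x)=x_j$ is onto, and the sets $p_j^{-1}(J)$ with $J$ open in $X_j$ form a base. Here $j$ may be taken as large as we like, since $p_j^{-1}(J)=p_{j+1}^{-1}(b_j^{-1}(J))$. Consequently, a closed set $Y\subset X$ with $p_j(Y)=X_j$ for all $j$ is all of $X$: a point outside $Y$ would have a neighborhood $p_j^{-1}(J)$ missing $Y$, against $p_j(Y)=X_j$.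

## 2. Periodic points $2Dl/(C^m\mp1)$ and growing arcs

From now on $C\ge2$ is a fixed integer, "interval" means compact interval, and $|A|$ is the length of $A$.

**Folding.** The function $\rho_D$ is even, $2D$-periodic, 1-Lipschitz and the identity on $[0,D]$; it maps every interval of length at least $2D$ onto $[0,D]$; and $\rho_D(y)=\rho_D(y')$ if and only if $y'\in\pm y+2D\mathbb Z$. In particular $\rho_{D'}(y)=\pm y+2D'l$ for some $l\in\mathbb Z$, so
$$\rho_D\,\rho_{D'}=\rho_D\qquad\text{if }D\mid D'.\tag{1}$$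

**Definition (equivariant).** A continuous $\varphi:\mathbb R\to\mathbb R$ is *$(C,D)$-equivariant* if it is odd and $\varphi(y+2D)=\varphi(y)+2CD$. The first example is $\varphi(y)=Cy$, for every $D$.

If $D\mid D'$, a $(C,D)$-equivariant function is $(C,D')$-equivariant. If $\varphi$ is $(C,D)$-equivariant, then $\varphi^m$ is $(C^m,D)$-equivariant. Moreover $\varphi(0)=0$, and $\varphi(D)=\varphi(-D)+2CD=-\varphi(D)+2CD$ gives $\varphi(D)=CD$. Finally,
$$\rho_D\,\varphi\,\rho_{D'}=\rho_D\,\varphi\qquad\text{if }D\mid D'\text{ and }\varphi\text{ is }(C,D')\text{-equivariant},\tag{2}$$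
because $\varphi(\pm y+2D'l)=\pm\varphi(y)+2CD'l$ and $2CD'l\in2D\mathbb Z$. With $D=D'$ this says that $\varphi$ induces a map $\rho_D\varphi$ of $[0,D]$, whose iterates are $\rho_D\varphi^m$.

**Where the periodic points sit.** Let $\varphi(y)=Cy$. On $[0,D]$, $\rho_D(C^my)=y$ holds if and only if $C^my=\varsigma y+2Dl$ with $\varsigma=\pm1$, $l\in\mathbb Z$, that is,
$$y=\frac{2Dl}{C^m-\varsigma}.$$
Take $C=2$. For $D=3$ the fixed points are $0$ and $2$, and both fold to $0$ under $\rho_1$. The points with $m=2$ are $y=2l$ and $y=6l/5$ in $[0,3]$, and $6/5$ folds to $4/5$. But for $D=15$ the points with $m=2$ are $y=10l$ and $y=6l$, all even, and they fold to $0$ under $\rho_1$. On each single arc the periodic points are dense; but if $C^m-1$ and $C^m+1$ divide $D$, those with $f^m(x)=x$ are even integers, invisible in the small quotient $[0,1]$. So we should let $D$ grow through numbers such as $j!$.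

**Example (the guess fails on another chainable continuum).** Let $D_j=j!$, $I_j=[0,D_j]$, $Q=\varprojlim(I_j,\rho_{D_j}|_{I_{j+1}})$ and $F(x)_j=\rho_{D_j}(Cx_j)$. By (1) and (2), $\rho_{D_j}(F(x)_{j+1})=\rho_{D_j}(Cx_{j+1})=\rho_{D_j}(C\rho_{D_j}(x_{j+1}))=F(x)_j$, so $F$ maps $Q$ to $Q$. It is onto, since $F(Q)$ is closed and projects onto each $\rho_{D_j}(CI_j)=I_j$. It is injective: if $F(x)=F(x')$, then $Cx_j=\pm Cx_j'+2D_jl$; given $i$, choose $j\ge i$ with $CD_i\mid D_j$; then $x_j\in\pm x'_j+2D_i\mathbb Z$, so $x_i=\rho_{D_i}(x_j)=\rho_{D_i}(x'_j)=x_i'$. So $F$ is a homeomorphism. It is mixing, since $F^n(x)_j=\rho_{D_j}(C^nx_j)$ and an interval $J_0\subset I_j$ has $\rho_{D_j}(C^nJ_0)=I_j$ as soon as $C^n|J_0|\ge2D_j$. If $F^m(x)=x$, then for each $j$ we have $x_j=2D_jl/(C^m-\varsigma)$ for some $\varsigma,l$; given $i$, take $j\ge i$ with $D_i(C^m\mp1)\mid D_j$ for both signs; then $x_j\in2D_i\mathbb Z$ and $x_i=0$. So $F$ has exactly one periodic point. The continuum $Q$ is chainable by (a), since fibres of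 $p_j$ are small for large $j$. But $Q$ is not the pseudo-arc: it contains the arc $\{(y,y,y,\dots):0\le y\le1\}$.

The plan is now to perturb $y\mapsto Cy$, keeping it equivariant so that it still acts on all the arcs at once, until the limit is hereditarily indecomposable (in the spirit of Minc–Transue). Two things must be controlled: the perturbed map must stay close to $y\mapsto Cy$, so that periodic points are still located, and its iterates must be crooked in the following sense.

## 3. Crooked functions and a criterion for the pseudo-arc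

**Definition (crooked).** Let $\delta>0$. A real function $w$ on an interval (or on $\mathbb R$) is *$\delta$-crooked* if for all $s<t$ in its domain there are $s\le t'\le s'\le t$ with $|w(t')-w(t)|\le\delta$ and $|w(s')-w(s)|\le\delta$.

On the way from $s$ to $t$, the graph must first nearly reach its final height, then come back to nearly its initial height. For instance, $w(x)=x$ on $[0,1]$ is $\delta$-crooked exactly when $\delta\ge\frac12$: for $s=0,t=1$ one needs $1-\delta\le t'\le s'\le\delta$; and for $\delta\ge\frac12$ one may take $t'=s'=\frac{s+t}2$.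

An equivalent form allows either order: for any $a\ne b$ there are $x',y'$ with $a,x',y',b$ in monotone order, $|w(x')-w(b)|\le\delta$ and $|w(y')-w(a)|\le\delta$. For $a<b$ put $x'=t'$, $y'=s'$. For $a>b$ apply the definition with $s=b$, $t=a$ and put $x'=s'$, $y'=t'$.

**Lemma 1.** (i) If $w$ is $\delta$-crooked and $u$ is a continuous function from an interval (or $\mathbb R$) into the domain of $w$, then $w\circ u$ is $\delta$-crooked. (ii) If $w'$ is $\delta$-crooked and $|w-w'|\le\delta$, then $w$ is $3\delta$-crooked. (iii) If $w$ is $\delta$-crooked and $\rho$ is 1-Lipschitz, then $\rho\circ w$ is $\delta$-crooked.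

*Proof.* (i) Let $s<t$, $a=u(s)$, $b=u(t)$. If $a=b$ take $t'=s$, $s'=t$. Otherwise take $x',y'$ for $a,b$ as above. By the intermediate value theorem there is a first time $s'\in[s,t]$ with $u(s')=y'$. On $[s,s']$ the path $u$ runs from $a$ to $y'$, and $x'$ lies between them, so $u(t')=x'$ for some $t'\in[s,s']$. These $t'\le s'$ serve. (ii) With $t',s'$ taken for $w'$, $|w(t')-w(t)|\le|w'(t')-w'(t)|+2\delta\le3\delta$, and likewise for $s'$. (iii) is clear. $\square$

**Lemma 2 (recognition).** Let $P$ be a nondegenerate continuum and $q_i:P\to I_i$ ($i\ge1$) maps onto arcs $I_i\subset\mathbb R$ such that (i) for each $\eta>0$ all but finitely many $q_i$ have all fibres of diameter less than $\eta$; (ii) for all $i$ and $\delta>0$ there are a continuous $r:P\to\mathbb R$ and a $\delta$-crooked $w$ on an interval containing $r(P)$ with $|q_i-w\circ r|\le\delta$. Then $P$ is the pseudo-arc.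

*Proof.* By (i) and fact (a), $P$ is chainable. Suppose it is not hereditarily indecomposable. Then there are subcontinua $A,B$ with $A\cap B\ne\emptyset$, $A\not\subset B$ and $B\not\subset A$. Pick $x\in A\setminus B$ and $x'\in B\setminus A$, and let $\eta=\min(\operatorname{dist}(x,B),\operatorname{dist}(x',A))>0$. Choose $q=q_i$ with fibres of diameter less than $\eta$. Then $q(x)\notin q(B)$ and $q(x')\notin q(A)$. So $q(A),q(B)$ are intersecting intervals, neither containing the other; after exchanging names, $q(A)=[a,b]$, $q(B)=[c,d]$ with $a<c\le b<d$.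

Let $0<\delta<\frac15\min(c-a,d-b)$ and take $r,w$ from (ii). Pick $x_a\in A$ with $q(x_a)=a$ and $x_d\in B$ with $q(x_d)=d$; put $s=r(x_a)$, $t=r(x_d)$. On the interval $r(A)$ we have $w\le b+\delta$; on the interval $r(B)$ we have $w\ge c-\delta$; also $w(s)\le a+\delta$ and $w(t)\ge d-\delta$. Since $a+\delta<d-\delta$, $s\ne t$. As $r(A)\cap r(B)\neq\emptyset$, the set $r(A)\cup r(B)$ is an interval, and it contains the segment between $s$ and $t$. By crookedness there are $x',y'$ with $s,x',y',t$ in monotone order and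
$$w(x')\ge d-2\delta>b+\delta,\qquad w(y')\le a+2\delta<c-\delta.$$
So $x'\notin r(A)$, and $y'\notin r(B)$, whence $y'\in r(A)$. But $s$ and $y'$ lie in the interval $r(A)$ and $x'$ lies between them, so $x'\in r(A)$, a contradiction. Hence $P$ is hereditarily indecomposable, and Bing's theorem (b) applies. $\square$

## 4. Crooked walks and the wiggle $\hat\lambda$

**Lemma 3.** For each $n\ge1$ there are an integer $\ell_n\ge n$ and an odd, continuous, $\frac4n$-crooked $\sigma_n:[-1,1]\to[-1,1]$ with $\sigma_n(\pm1)=\pm1$ that is linear with slope $\pm\ell_n/n$ on each of the $\ell_n$ equal subintervals of $[-1,1]$.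

*Proof.* **Step 1: the walks.** We build integer walks $c_n:\{0,\dots,\ell_n\}\to\{0,\dots,n\}$ from $0$ to $n$ with steps $\pm1$. Let $c_1=(0,1)$, $c_2=(0,1,2)$. For $n\ge3$ let $c_n$ be the concatenation of

- (I) $c_{n-1}$, from $0$ to $n-1$, with values in $[0,n-1]$;
- (II) $n-1-c_{n-2}$, from $n-1$ to $1$, with values in $[1,n-1]$;
- (III) $1+c_{n-1}$, from $1$ to $n$, with values in $[1,n]$.

For example $c_3=(0,1,2,1,2,3)$ and $c_4=(0,1,2,1,2,3,2,1,2,3,2,3,4)$, so $\ell_3=5$, $\ell_4=12$. In $c_3$, on the way from $0$ to $3$, the walk meets first the value $2$ (time 2) and then the value $1$ (time 3): it is crooked up to error 1. In general $\ell_n\ge n$, since a walk from $0$ to $n$ needs at least $n$ steps.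

By induction $c_n(\ell_n-t)=n-c_n(t)$. This is clear for $n=1,2$. For $n\ge3$, reverse time and replace values by $n$ minus the value: part (III) becomes $n-1-c_{n-1}(\ell_{n-1}-t)=c_{n-1}(t)$, which is part (I), and conversely; part (II) becomes $1+c_{n-2}(\ell_{n-2}-t)=n-1-c_{n-2}(t)$, which is part (II).

**Step 2: crookedness at integer times.** We claim: for integers $s\le t$ there are integers $s\le t'\le s'\le t$ with $|c_n(t')-c_n(t)|\le1$ and $|c_n(s')-c_n(s)|\le1$. This property of a walk is invariant under $c\mapsto-c$, under adding constants, and under time reversal (which exchanges the roles of $s,t$ and of $s',t'$). If $|c_n(s)-c_n(t)|\le1$, take $t'=s$, $s'=t$. This settles $n=1$; for $n=2$ there remains $s=0,t=2$, where $t'=s'=1$ works. Let $n\ge3$, $c=c_n$, $p=\ell_{n-1}$ (where $c=n-1$) and $q=\ell_{n-1}+\ell_{n-2}$ (where $c=1$).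

*Both in the same part.* Use induction.

*$s$ in (I), $t$ in (II), $c(t)\ge c(s)$.* Induction in (I) for $(s,p)$ gives $s\le t_1\le s_1\le p$ with $c(t_1)\ge n-2$ and $|c(s_1)-c(s)|\le1$. On $[s,t_1]$ the walk goes from $c(s)\le c(t)$ to $c(t_1)$. If $c(t)\le c(t_1)$ it takes the value $c(t)$; otherwise $c(t)=n-1$, $c(t_1)=n-2$. In either case some $t'\in[s,t_1]$ has $|c(t')-c(t)|\le1$. Put $s'=s_1$.

*$s$ in (I), $t$ in (II), $c(t)<c(s)$.* Induction in (II) for $(p,t)$ gives $p\le t_1\le s_1\le t$ with $|c(t_1)-c(t)|\le1$ and $c(s_1)\ge n-2$. On $[s_1,t]$ the walk goes from $c(s_1)$ down to $c(t)<c(s)\le n-1$. If $c(s)\le c(s_1)$ it takes the value $c(s)$; otherwise $c(s)=n-1$, $c(s_1)=n-2$. So some $s'\in[s_1,t]$ has $|c(s')-c(s)|\le1$. Put $t'=t_1$.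

*$s$ in (II), $t$ in (III).* The symmetry $c(\ell_n-t)=n-c(t)$ reduces this to the two preceding cases.

*$s$ in (I), $t$ in (III).* Induction in (II) for $(p,q)$ gives $p\le t_1\le s_1\le q$ with $c(t_1)\le2$ and $c(s_1)\ge n-2$. On $[p,t_1]$ the walk takes all values in $[2,n-1]$, so some value within $1$ of $c(t)\in[1,n]$. On $[s_1,q]$ it takes all values in $[1,n-2]$, so some value within $1$ of $c(s)\in[0,n-1]$.

**Step 3: from walks to functions.** Interpolate $c_n$ linearly to $[0,\ell_n]$. Let $s<t$ be real. If $\lceil s\rceil\le\lfloor t\rfloor$, apply Step 2 to these integers; the total error is at most $2$. Otherwise $s,t$ lie between two consecutive integers, so $|c_n(s)-c_n(t)|\le1$, and $t'=s$, $s'=t$ works. So $c_n$ is 2-crooked, and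
$$\sigma_n(x)=\tfrac2n\,c_n\big(\ell_n\tfrac{x+1}2\big)-1$$
is $\frac4n$-crooked by Lemma 1(i). It is odd by the symmetry of $c_n$, and its slopes are $\pm\frac2n\cdot\frac{\ell_n}2$. $\square$

Let $Z:\mathbb R\to[-1,1]$ be the triangular wave of period $4$ with $Z(x)=x$ on $[-1,1]$ and $Z(x)=2-x$ on $[1,3]$; it is odd. For $\varepsilon$ with $1/\varepsilon\in\mathbb N$ and $n\ge4$ put
$$h=\frac{\varepsilon}{8n},\qquad\hat\lambda(u)=\hat\lambda_{\varepsilon,n}(u)=u+\varepsilon\,\sigma_n(Z(u/h)).\tag{3}$$
It has two scales: the graph oscillates with amplitude $\varepsilon$ in each period of length $4h$, and $4h=\varepsilon/2n$ is much smaller than $\varepsilon$. Write $[A]_R$ for the closed $R$-neighborhood of $A$.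

**Lemma 4.**

1. $|\hat\lambda(u)-u|\le\varepsilon$; $\hat\lambda$ is odd and Lipschitz; $\hat\lambda(u+4h)=\hat\lambda(u)+4h$, hence $\hat\lambda(u+2)=\hat\lambda(u)+2$.
2. $|\hat\lambda(A)|\ge|A|$ for every interval $A$.
3. If $|A|\ge4h$, then $|\hat\lambda(A)|\ge|A|+\varepsilon$.
4. If $|A|\ge4h$, then $\hat\lambda([A]_R)\subset[\hat\lambda(A)]_{R+4h}$ for $R\ge0$.
5. If $a\ne b$ and $|a-b|\le\mu$, there are $x',y'$ with $a,x',y',b$ in monotone order, $|\hat\lambda(x')-\hat\lambda(b)|\le32h+\mu$ and $|\hat\lambda(y')-\hat\lambda(a)|\le32h+\mu$.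

*Proof.* Item 1 is clear from (3), with $2/(4h)=4n/\varepsilon\in\mathbb N$.

Item 3. Let $A=[x,y]$. Some $z\in[y-4h,y]$ has $Z(z/h)=1$, so $\hat\lambda(z)=z+\varepsilon\ge y-4h+\varepsilon$. Similarly $\min\hat\lambda(A)\le x+4h-\varepsilon$. So $|\hat\lambda(A)|\ge|A|+2\varepsilon-8h\ge|A|+\varepsilon$, as $8h=\varepsilon/n\le\varepsilon$.

Item 2. By item 3 we may assume $0<|A|<4h$. The turning points of $Z(\cdot/h)$ are $2h$ apart, so $A$ contains at most two of them, and there is an interval $A'\subset A$ without interior turning points and with $|A'|\ge|A|/3$. On $A'$ the function $Z(\cdot/h)$ is affine with slope $\pm1/h$; let $B$ be the image and $b=|B|=|A'|/h$. To $B$ corresponds a time interval of $c_n$ of length $\tau=b\ell_n/2$. The range of the interpolated $c_n$ over it has length at least $\frac12\min(\tau,1)$: if $\tau\le1$, at most one integer lies inside, and the longer of the two pieces has length at least $\tau/2$ and slope $\pm1$; if $\tau>1$, use a subinterval of length 1. Hence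
$$\varepsilon|\sigma_n(B)|\ge\varepsilon\cdot\tfrac2n\cdot\tfrac12\min(\tau,1)=8h\min(\tau,1).$$
If $\tau\le1$ this is $4hb\ell_n=4|A'|\ell_n\ge4|A'|\ge|A|+|A'|$. If $\tau>1$ it is $8h\ge|A|+|A'|$. So $|\hat\lambda(A)|\ge|\hat\lambda(A')|\ge\varepsilon|\sigma_n(B)|-|A'|\ge|A|$.

Item 4. Let $A=[x,y]$ and $z\in(y,y+R]$. Choose $k\in\mathbb N$ with $z-4hk\in[y-4h,y]\subset A$ and $4hk\le R+4h$. By item 1, $\hat\lambda(z)=\hat\lambda(z-4hk)+4hk$. The other side is the same.

Item 5. By Lemmas 3 and 1(i), $\varepsilon\sigma_n(Z(\cdot/h))$ is $\frac{4\varepsilon}n=32h$-crooked; take its $x',y'$ for $a,b$. The identity varies by at most $\mu$ between $a$ and $b$. $\square$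

One wiggle is not crooked over long distances: for $s=0$, $t=10\varepsilon$ and $\delta<3\varepsilon$, any $t'$ with $|\hat\lambda(t')-\hat\lambda(t)|\le\delta$ has $t'\ge8\varepsilon-\delta>5\varepsilon$, while any $s'$ with $|\hat\lambda(s')-\hat\lambda(0)|\le\delta$ has $s'\le\varepsilon+\delta<4\varepsilon$. Crookedness at all distances will come from iterating: an expanding map blows up every interval of length $4h$ until it covers the folded arc.

## 5. Iterates of a wiggled expanding map are crooked

**Lemma 5.** Let $\varphi:\mathbb R\to\mathbb R$ be $L$-Lipschitz with $|\varphi(A)|\ge C|A|$ for all intervals $A$. Let $D\in\mathbb N$, $\delta>0$, $1/\varepsilon\in\mathbb N$, and let $N\ge1$ satisfy $C^N\varepsilon\ge2D$. Then for all large $n$, with $\lambda=\hat\lambda_{\varepsilon,n}$ and $g=\varphi\circ\lambda$, the function $\rho_D\circ g^N$ is $\delta$-crooked on $\mathbb R$.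

Note the order: $\varepsilon$, then $N$, then $n$. Errors of size a constant times $h$, with the constant depending only on $L$ and $N$, are harmless, since $h\to0$ as $n\to\infty$.

*Proof.* **Step 1: far points.** This step treats $s<t$ with $t-s\ge8h$. We have $|g(A)|\ge C|\lambda(A)|\ge C|A|$ for all $A$, and if $|A|\ge4h$ then $|g(A)|\ge C\varepsilon$, so $|g^N(A)|\ge C^N\varepsilon\ge2D$ and $\rho_Dg^N(A)=[0,D]$. Apply this to $[s,s+4h]$ and $[t-4h,t]$: there are $t'$ in the first and $s'$ in the second with $\rho_Dg^N(t')=\rho_Dg^N(t)$ and $\rho_Dg^N(s')=\rho_Dg^N(s)$, and $t'\le s'$.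

**Step 2: propagation.** This step shows that an almost-hit survives further iteration. Claim: *if $|\lambda(A)|\ge4h$ and $\operatorname{dist}(\lambda(b),\lambda(A))\le Th$, then $\operatorname{dist}(g^m(b),g^m(A))\le T_mh$ for $m\ge1$, where $T_1=LT$ and $T_{m+1}=L(T_m+4)$.* For $m=1$ apply the Lipschitz map $\varphi$. Moreover $|g^m(A)|\ge4h$ for all $m\ge1$, by expansion. So if the claim holds for $m$, Lemma 4(4) applied to $g^m(A)$ gives $\operatorname{dist}(\lambda g^m(b),\lambda g^m(A))\le(T_m+4)h$; apply $\varphi$ again.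

**Step 3: near points, up to the moment they separate.** Let $s<t$, $t-s<8h$, $a_i=g^i(s)$, $b_i=g^i(t)$. If $|\lambda(a_i)-\lambda(b_i)|\le44h$ for all $i<N$, then $|a_N-b_N|\le44Lh\le\delta$ for large $n$; take $t'=s$, $s'=t$. Otherwise let $i<N$ be least with $|\lambda(a_i)-\lambda(b_i)|>44h$. Then $|a_i-b_i|\le T_0h$ with $T_0=\max(8,44L)$: clear for $i=0$, and for $i>0$ because $|\lambda(a_{i-1})-\lambda(b_{i-1})|\le44h$. Let $u=g^i|_{[s,t]}$, a path from $a_i$ to $b_i$. We look for times $t_1\le s_1$ such that $A=u([s,t_1])$ and $B=u([s_1,t])$ satisfy the hypotheses of Step 2 with $b=b_i$ and $b=a_i$, respectively.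

*Case $|a_i-b_i|\ge8h$.* Let $m$ be the midpoint of $a_i,b_i$, and $t_1$ the first and $s_1$ the last time with $u=m$. Then $A$ contains the segment from $a_i$ to $m$ and $B$ the segment from $m$ to $b_i$, so $|A|,|B|\ge4h$ and, by Lemma 4(2), $|\lambda(A)|,|\lambda(B)|\ge4h$. Since $\operatorname{dist}(b_i,A)$ and $\operatorname{dist}(a_i,B)$ are at most $T_0h$, Lemma 4(4) gives that $\lambda(b_i)$ and $\lambda(a_i)$ are within $(T_0+4)h$ of $\lambda(A)$ and $\lambda(B)$ respectively.

*Case $|a_i-b_i|<8h$.* Here the wiggle does the work. Note $a_i\ne b_i$. Take $x',y'$ from Lemma 4(5) for $a_i,b_i$ and $\mu=8h$, with errors at most $40h$. Let $s_1$ be the first time with $u=y'$ and $t_1\le s_1$ a time with $u=x'$; it exists, as $x'$ lies between $a_i$ and $y'$. Then $A\ni a_i,x'$ and $B\ni y',b_i$, so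
$$|\lambda(A)|\ge|\lambda(a_i)-\lambda(b_i)|-|\lambda(b_i)-\lambda(x')|\ge44h-40h=4h,$$
and likewise $|\lambda(B)|\ge4h$. Also $\lambda(b_i)$ is within $40h$ of $\lambda(x')\in\lambda(A)$ and $\lambda(a_i)$ within $40h$ of $\lambda(y')\in\lambda(B)$.

**Step 4: conclusion.** Step 2 with $m=N-i\ge1$ gives $t'\in[s,t_1]$ and $s'\in[s_1,t]$ with $|g^N(t')-g^N(t)|\le T^*h$ and $|g^N(s')-g^N(s)|\le T^*h$, where $T^*$ depends only on $L,N$. As $t'\le t_1\le s_1\le s'$, $\rho_D$ is 1-Lipschitz and $T^*h\le\delta$ for large $n$, we are done. $\square$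

## 6. A mixing homeomorphism whose periodic points miss an open set

We prove Theorem 1. We use repeatedly that if $\varphi$ is $L$-Lipschitz and $|\psi-\varphi|\le\eta$ everywhere, then
$$|\psi^m-\varphi^m|\le\eta\,(1+L+\dots+L^{m-1}).\tag{4}$$
This follows by induction from $|\psi\psi^m-\varphi\varphi^m|\le|\psi\psi^m-\varphi\psi^m|+|\varphi\psi^m-\varphi\varphi^m|\le\eta+L|\psi^m-\varphi^m|$.

**Step 1: the map $\varphi$.** This step adds infinitely many wiggles, each too small to spoil the crookedness already gained. Let $D_k=k!$, $\delta_k=1/k$, $\varphi_0(y)=Cy$, and inductively $\varphi_k=\varphi_{k-1}\circ\lambda_k$, $\lambda_k=\hat\lambda_{\varepsilon_k,n_k}$. Let $L_{k-1}$ be a Lipschitz constant of $\varphi_{k-1}$. First choose $\varepsilon_k$ with $1/\varepsilon_k\in\mathbb N$ so small that $L_{k-1}\varepsilon_k\le2^{-k-2}$ and that, for each $i<k$, $\sup|\psi^{N_i}-\varphi_{k-1}^{N_i}|\le2^{-k}\delta_i$ whenever $\sup|\psi-\varphi_{k-1}|\le L_{k-1}\varepsilon_k$; this is possible by (4). Then choose $N_k\ge1$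 with $C^{N_k}\varepsilon_k\ge2D_k$, and finally $n_k$ by Lemma 5 (with $\varphi=\varphi_{k-1}$), so that $\rho_{D_k}\varphi_k^{N_k}$ is $\delta_k$-crooked.

Inductively each $\varphi_k$ is Lipschitz and $(C,1)$-equivariant, since $\lambda_k$ is odd and commutes with translation by $2$; and $|\varphi_k(A)|\ge C|\lambda_k(A)|\ge C|A|$ by Lemma 4(2). So Lemma 5 is applicable at each stage. Since $\sup|\varphi_k-\varphi_{k-1}|\le L_{k-1}\varepsilon_k\le2^{-k-2}$, the $\varphi_k$ converge uniformly to some $\varphi$, and, with $E=\frac14=\sum_{k\ge1}2^{-k-2}$,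
$$\varphi\text{ is }(C,1)\text{-equivariant and }|\varphi(y)-Cy|\le E;\tag{5}$$
$$|\varphi(A)|\ge C|A|\text{ for all intervals }A;\tag{6}$$
$$\rho_{D_k}\varphi^{N_k}\text{ is }3\delta_k\text{-crooked for every }k.\tag{7}$$
For (6), $|\varphi_k(A)|\to|\varphi(A)|$. For (7), $\varphi$ is uniformly continuous, as a uniform limit of Lipschitz functions, so $\varphi_l^m\to\varphi^m$ uniformly for each $m$, by induction from $|\varphi_l\varphi_l^m-\varphi\varphi^m|\le|\varphi_l\varphi_l^m-\varphi\varphi_l^m|+|\varphi\varphi_l^m-\varphi\varphi^m|$. By the choice of the $\varepsilon_l$, $|\varphi^{N_k}-\varphi_k^{N_k}|\le\sum_{l>k}2^{-l}\delta_k\le\delta_k$. Now use Lemma 1(ii).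

**Step 2: the continuum.** In the example of Section 2 the map was invertible because one could divide by $C$. Our $\varphi$ offers no such division, so we also put $\varphi$ into the bonding maps. Write $\rho_j=\rho_{D_j}$, $I_j=[0,D_j]$ and
$$\beta_j=\rho_j\varphi|_{I_{j+1}}:I_{j+1}\to I_j,\qquad P=\varprojlim(I_j,\beta_j).$$
Since $\varphi(0)=0$ and $\varphi(D_{j+1})=CD_{j+1}$, we have $\varphi(I_{j+1})\supset[0,D_j]$, so $\beta_j$ is onto, and $P$ is a nondegenerate continuum with onto projections $p_j$. By (2), for $j<i$,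
$$\beta_j\beta_{j+1}\cdots\beta_{i-1}=\rho_j\varphi^{\,i-j}\quad\text{on }I_i.\tag{8}$$

**Step 3: $P$ is the pseudo-arc.** We verify Lemma 2 with $q_i=p_i$. Use the metric $\sum_j2^{-j}\min(1,|x_j-x_j'|)$. Since $p_i$ determines $p_1,\dots,p_i$, its fibres have diameter at most $2^{-i}$; this is (i). For (ii), given $i$ and $\delta$, choose $k\ge i$ with $3\delta_k\le\delta$. By (8), $p_i=w\circ p_{i+N_k}$ with $w=\rho_i\varphi^{N_k}=\rho_i\rho_k\varphi^{N_k}$, which is $\delta$-crooked by (7) and Lemma 1(iii).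

**Step 4: the homeomorphism.** We define $f$ and write down its inverse. Put
$$f(x)_j=\rho_j\varphi(x_j),\qquad G(x)_j=\rho_j(x_{j+1}).$$
Recall $x_j=\rho_j\varphi(x_{j+1})$ and use (1), (2).

- $f(x)\in P$: $\rho_j\varphi(f(x)_{j+1})=\rho_j\varphi\rho_{j+1}\varphi(x_{j+1})=\rho_j\varphi^2(x_{j+1})=\rho_j\varphi\rho_j\varphi(x_{j+1})=\rho_j\varphi(x_j)=f(x)_j$.
- $G(x)\in P$: $\rho_j\varphi(G(x)_{j+1})=\rho_j\varphi\rho_{j+1}(x_{j+2})=\rho_j\varphi(x_{j+2})=\rho_j\rho_{j+1}\varphi(x_{j+2})=\rho_j(x_{j+1})=G(x)_j$.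
- $fG(x)_j=\rho_j\varphi\rho_j(x_{j+1})=\rho_j\varphi(x_{j+1})=x_j$, and $Gf(x)_j=\rho_j\rho_{j+1}\varphi(x_{j+1})=\rho_j\varphi(x_{j+1})=x_j$.

Both maps are continuous, so $f$ is a homeomorphism with $f^{-1}=G$. By (2) and induction,
$$f^n(x)_j=\rho_j\varphi^n(x_j).\tag{9}$$

**Step 5: mixing.** It suffices to treat basic sets $p_j^{-1}(J)$, $p_j^{-1}(J')$ with the same $j$ and $J,J'\ne\emptyset$ open in $I_j$. Let $J_0\subset J$ be a nondegenerate interval. If $C^n|J_0|\ge2D_j$, which holds for all large $n$, then $|\varphi^n(J_0)|\ge2D_j$ by (6), so $\rho_j\varphi^n(J_0)=I_j$, and some $y\in J_0$ has $\rho_j\varphi^n(y)\in J'$. Any $x\in P$ with $x_j=y$ has $x\in p_j^{-1}(J)$ and, by (9), $f^n(x)\in p_j^{-1}(J')$.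

**Step 6: the periodic points.** This step shows that they all lie in $\{x_1\le\frac14\}$. Let $f^m(x)=x$, $m\ge1$, and $r=E/(C-1)\le\frac14$. By (5), and by (4) with $y\mapsto Cy$ in the role of $\varphi$,
$$|\varphi^m(y)-C^my|\le E\,\frac{C^m-1}{C-1}.$$
Choose $j$ with $(C^m-1)\mid j!$ and $(C^m+1)\mid j!$; let $y=x_j$ and $D=D_j$. By (9), $\rho_j\varphi^m(y)=y=\rho_j(y)$, so $\varphi^m(y)=\varsigma y+2Dl$ with $\varsigma=\pm1$, $l\in\mathbb Z$. Hence
$$\Big|y-\frac{2Dl}{C^m-\varsigma}\Big|\le\frac{E\,(C^m-1)}{(C-1)(C^m-\varsigma)}\le r.$$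
As $2Dl/(C^m-\varsigma)\in2\mathbb Z$, we get $\rho_1(x_j)\le r$. This holds, with the same $j$, for every point fixed by $f^m$, in particular for $z=f^{j-1}(x)$. Since $x=G^{j-1}(z)$,
$$x_1=G^{j-1}(z)_1=\rho_1\rho_2\cdots\rho_{j-1}(z_j)=\rho_1(z_j)\le r\le\tfrac14 .$$
So the open set $W=\{x\in P:x_1>\frac14\}$, nonempty because $p_1$ maps onto $[0,1]$, contains no periodic point of $f$. This proves Theorem 1. $\blacksquare$

So transitivity, and even mixing, of a homeomorphism of the pseudo-arc does not imply that its periodic points are dense.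

## 7. Extra fixed points near $0$, and wiggles that fade at a lattice

The construction of Section 6 can leave more than one periodic point. Let $\varepsilon=\varepsilon_1$, $n=n_1$, $h=\varepsilon/8n\le\varepsilon/32$, and suppose that the later $\varepsilon_k$ were also chosen with $\sum_{k\ge2}L_{k-1}\varepsilon_k\le C\varepsilon/2$, as is permitted; then $|\varphi-\varphi_1|\le C\varepsilon/2$. We have $\varphi_1(h)-h=C(h+\varepsilon)-h>C\varepsilon/2$ and $\varphi_1(3h)-3h=C(3h-\varepsilon)-3h\le\frac{3C\varepsilon}{32}-C\varepsilon<-C\varepsilon/2$. So $\varphi(y)=y$ for some $y\in(h,3h)$, and $(y,y,y,\dots)$ is a fixed point of $f$ different from $(0,0,\dots)$. The estimate $|\varphi(y)-Cy|\le E$ is of no use at distances below $E$ from $0$.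

The remedy is to let the wiggle shrink in proportion to the distance from $2D_k\mathbb Z$. Then $0$ becomes a repelling fixed point with $\varphi(y)\ge\kappa y$, $\kappa>1$, and a nonzero periodic point cannot stay near it. Two things change. First, Step 1 of Lemma 5 fails: an interval $[\tau/2,\tau]$ very close to $0$ stays close to $0$ during $N$ iterates, so its image does not cover $[0,D]$. Second, the $k$-th wiggle commutes only with translation by $2D_k$, so the limit $\varphi$ need not be equivariant for any $D$, and the bonding identities hold only approximately.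

**Definition (fading wiggle).** Let $D\ge2$ be an integer, $1/\varepsilon\in\mathbb N$, $\varepsilon\le\frac18$, $n\ge4$. A *lattice point* is a point of $2D\mathbb Z$, a *cell* is a component of $\mathbb R\setminus2D\mathbb Z$. Let $\alpha(y)=\min(1,\operatorname{dist}(y,2D\mathbb Z))$, and let $v:(0,2D)\to\mathbb R$ be the homeomorphism with $v'=1/\alpha$, $v(1)=0$. On the cell $(2Dl,2D(l+1))$ use $v(y-2Dl)$ as the coordinate, again called $v$. Put $\lambda=\lambda_{D,\varepsilon,n}=v^{-1}\hat\lambda_{\varepsilon,n}v$ on each cell and $\lambda=\mathrm{id}$ on $2D\mathbb Z$.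

Explicitly, $v(y)=\log y$ on $(0,1]$, $v(y)=y-1$ on $[1,2D-1]$, and $v(2D-y)=2D-2-v(y)$. For $D=2$: $v=\log y$ on $(0,1]$, $v=y-1$ on $[1,3]$, $v=2-\log(4-y)$ on $[3,4)$. For $0<y\le e^{-\varepsilon}$ we have $\lambda(y)=y\exp\big(\varepsilon\sigma_n(Z(\tfrac{\log y}h))\big)$: the constant wiggle in $v$ is a proportional wiggle in $y$. The functions
$$v^{-1},\qquad\log(\alpha\circ v^{-1}),\qquad\log v^{-1}\ \text{(for the cell }(0,2D))\tag{10}$$
are 1-Lipschitz: at $v=v(y)$ their derivatives are $\alpha(y)\le1$, $\alpha'(y)\in\{-1,0,1\}$ (off the two corners) and $\alpha(y)/y\le1$.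

**Definition ($d$-length).** For a nondegenerate interval $A$ let $|A|_d=|v(A)|$ if $A$ lies in a cell, and $|A|_d=\infty$ if $A$ contains a lattice point; degenerate intervals have $|A|_d=0$. Let $d(y,z)$ be the $d$-length of the segment between $y$ and $z$. Call $A$ *long* if $|A|_d\ge4h$.

For example $|[\tau/2,\tau]|_d=\log2$ for all $\tau\in(0,1]$, and $|[0,\tau]|_d=\infty$. By (10), $d(y,z)\ge|y-z|$; clearly $|A|_d\le|A'|_d$ if $A\subset A'$, and an interval in a cell has length $|A|=\int_{v(A)}\alpha(v^{-1}(u))\,du$.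

**Lemma 6.** Let $\lambda=\lambda_{D,\varepsilon,n}$.

1. $\lambda$ is odd and Lipschitz, maps each cell into itself, $\lambda(y+2D)=\lambda(y)+2D$, $|\lambda(y)-y|\le\varepsilon$, and $e^{-\varepsilon}|y-p|\le|\lambda(y)-p|\le e^\varepsilon|y-p|$ for $p\in2D\mathbb Z$. Moreover $\lambda(y)>0$ for $y>0$.
2. $|\lambda(A)|\ge e^{-\varepsilon}|A|$ for all intervals $A$.
3. If $A$ is long, then $|\lambda(A)|_d\ge\varepsilon$.
4. If $A$ is long and $0\le R<1$, then $\lambda([A]_R)\subset[\lambda(A)]_{5R+4h}$.
5. If $A\subset(0,e^{-\varepsilon}]$, then $|\log\lambda(A)|\ge|\log A|$, and $|\log\lambda(A)|\ge|\log A|+\varepsilon$ if $|\log A|\ge4h$. (Here $|\log A|$ is the length of $\log A$.)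

*Proof.* Item 1. Cells are preserved and positive numbers stay positive by definition, and $\lambda$ commutes with translation by $2D$. So oddness amounts to $\lambda(2D-y)=2D-\lambda(y)$ on $(0,2D)$. Now $(2D-2)/4h=(2D-2)\cdot2n/\varepsilon$ is an integer, so Lemma 4(1) gives $\hat\lambda(2D-2-u)=2D-2-\hat\lambda(u)$; hence $v(\lambda(2D-y))=\hat\lambda(2D-2-v(y))=2D-2-v(\lambda(y))=v(2D-\lambda(y))$. Since $v^{-1}$ is 1-Lipschitz, $|\lambda(y)-y|\le\varepsilon$. For the two-sided bound we may take $p=0$ and $y>0$, by translation and oddness. If $y<2D$ it holds because $\log v^{-1}$ is 1-Lipschitz and $\hat\lambda$ moves points by at most $\varepsilon$. If $y\ge2D$, then $|\lambda(y)-y|\le\varepsilon\le\varepsilon y/2$, and $e^{-\varepsilon}\le1-\varepsilon/2$, $1+\varepsilon/2\le e^\varepsilon$. For the Lipschitz property, the bound just proved shows that $\lambda$ is continuous at lattice points; on cells $\lambda$ is piecewise $C^1$ with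
$$|\lambda'(y)|=\frac{\alpha(\lambda(y))}{\alpha(y)}\,|\hat\lambda'(v(y))|\le e^\varepsilon\operatorname{Lip}(\hat\lambda),$$
by the second function in (10).

Item 2. First let $A$ lie in a cell. Let $U=v(A)=[u_1,u_2]$, $\hat\lambda(U)=[w_1,w_2]$. Then $w_2-w_1\ge u_2-u_1$ by Lemma 4(2), $w_1\le u_1+\varepsilon$ and $w_2\ge u_2-\varepsilon$. So the interval $[w_1-u_1,w_2-u_2]$ is nonempty and meets $[-\varepsilon,\varepsilon]$; for $\tau$ in the intersection, $U+\tau\subset\hat\lambda(U)$. By (10),
$$|\lambda(A)|\ge\int_U\alpha(v^{-1}(u+\tau))\,du\ge e^{-\varepsilon}\int_U\alpha(v^{-1}(u))\,du=e^{-\varepsilon}|A|.$$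
In general, $\lambda$ maps the part of $A$ in each cell into that cell, the cells are disjoint, and each part is exhausted by compact intervals; add up.

Item 3. If $A$ lies in a cell this is Lemma 4(3). If $A$ contains a lattice point, so does $\lambda(A)$, which is nondegenerate by item 2.

Item 4. By oddness it suffices to consider $y=\max A<z\le y+R$. Suppose $[y,z]$ contains a lattice point $p$. Then $|\lambda(z)-\lambda(y)|\le e^\varepsilon(|z-p|+|y-p|)\le5R$. Otherwise $y,z$ lie in one cell, and $[v(y)-4h,v(y)]\subset v(A\cap\text{cell})$: either $A$ lies in the cell and is long, or $A$ contains the left end of the cell, where $v\to-\infty$. Let $\Delta=v(z)-v(y)=\int_y^z1/\alpha$.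

If $\Delta>1$, then not $\alpha\ge R$ on all of $[y,z]$, since $z-y\le R$. So some point of $[y,z]$ has $\alpha<R<1$, hence is at distance less than $R$ from a lattice point $p$; $y$ and $z$ are within $2R$ of $p$, and $|\lambda(z)-\lambda(y)|\le4e^\varepsilon R\le4e^{1/8}R\le5R$.

If $\Delta\le1$, choose $k\in\mathbb N$ and $z_1\in A$ with $v(z_1)=v(z)-4hk\in[v(y)-4h,v(y)]$, so $4hk\le\Delta+4h$. Then $v(\lambda(z))=v(\lambda(z_1))+4hk$, and the points between $\lambda(z_1)$ and $\lambda(z)$ have $v$-values in $[v(y)-4h-\varepsilon,v(z)+\varepsilon]$. With $\underline\alpha=\min_{[y,z]}\alpha$, (10) shows that there $\alpha\le\underline\alpha\,e^{\Delta+4h+\varepsilon}\le4\underline\alpha$, since $\Delta+4h+\varepsilon\le1+\frac1{64}+\frac18<1.2$. Also $\alpha\le1$ and $\Delta\le R/\underline\alpha$. So $|\lambda(z)-\lambda(z_1)|\le4\underline\alpha\Delta+4h\le4R+4h$.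

Item 5. On $(0,1]$ we have $v=\log$, and $\lambda(A)\subset(0,1]$ by item 1. So $\log\lambda(A)=\hat\lambda(\log A)$; use Lemma 4(2),(3). $\square$

## 8. Crookedness of the iterates with fading wiggles

Let $D_k=(k+1)!$, $\varphi_0(y)=Cy$ and
$$\varphi_k=\varphi_{k-1}\circ\lambda_k=C\lambda_1\cdots\lambda_k,\qquad\lambda_k=\lambda_{D_k,\varepsilon_k,n_k},\qquad\sum_k\varepsilon_k\le\tfrac18,$$
where $1/\varepsilon_k\in\mathbb N$. Put $\kappa=Ce^{-1/8}>\frac32$ and $\kappa_+=Ce^{1/8}$. For $i\le k$, $\lambda_i$ is odd and commutes with translation by $2D_i$, hence by $2D_k$, and $2D_k\mathbb Z\subset2D_i\mathbb Z$. So Lemma 6 gives for all $k$: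
$$\varphi_k\text{ is Lipschitz and }(C,D_k)\text{-equivariant},\quad|\varphi_k(A)|\ge\kappa|A|;\tag{11}$$
$$\kappa y\le\varphi_k(y)\le\kappa_+y\ (y\ge0),\quad|\varphi_k(y)-Cp|\le\kappa_+|y-p|\ (p\in2D_k\mathbb Z);\tag{12}$$
$$|\varphi_k(y)-Cy|\le E:=C/8.\tag{13}$$

**Lemma 7.** Let $k\ge1$, $\varphi=\varphi_{k-1}$ with Lipschitz constant $L\ge1$, $D=D_k$, $\varepsilon=\varepsilon_k$, $0<\delta<1$. There is $N$ such that for all large $n$, with $\lambda=\lambda_{D,\varepsilon,n}$ and $g=\varphi\circ\lambda$, $\rho_D\circ g^N$ is $\delta$-crooked on $\mathbb R$.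

*Proof.* All $d$-notions refer to $D$. The map $\varphi$ is $(C,D)$-equivariant, and so is $g$; (11) and (12) hold for $\varphi$ and for $g$ with $p\in2D\mathbb Z$. Choose $M\ge1$ with $\kappa^M\varepsilon e^{-2}\ge2D$, and then $N>M$ with
$$\kappa_+^{M+1}e^{-(N-M)\varepsilon}\le\delta.$$
"For $h$ small" means: for $n$ large, depending on $L,D,\varepsilon,\delta,N,\kappa,\kappa_+$ only.

**Step 1: $\varphi$ does not shrink $d$-lengths much.** With $\gamma=\kappa/(e\kappa_+)<1$ we claim $|\varphi(B)|_d\ge\gamma\min(|B|_d,1)$ for every interval $B$. Let $b=\min(|B|_d,1)>0$ and take $B'\subset B$ in a cell with $|v(B')|=b$; if $|B|_d=\infty$ this exists since $v$ is unbounded near a lattice point. By (10), $\max_{B'}\alpha\le e\min_{B'}\alpha$, and $|B'|\ge b\min_{B'}\alpha$. By (12), $\operatorname{dist}(\varphi(y),2D\mathbb Z)\le\kappa_+\operatorname{dist}(y,2D\mathbb Z)$, and as $\kappa_+\ge1$, $\alpha(\varphi(y))\le\kappa_+\alpha(y)$. If $\varphi(B')$ contains no lattice point, it lies in a cell and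
$$|\varphi(B')|_d\ge\frac{|\varphi(B')|}{\max_{\varphi(B')}\alpha}\ge\frac{\kappa\,b\min_{B'}\alpha}{\kappa_+\max_{B'}\alpha}\ge\gamma b.$$
If it does contain one, $|\varphi(B')|_d=\infty$, since $\varphi(B')$ is nondegenerate.

**Step 2: propagation.** As in Lemma 5, an almost-hit must survive iteration. Claim: *if $|\lambda(A)|_d\ge4h/\gamma$ and $\operatorname{dist}(\lambda(b),\lambda(A))\le Th$, then for $h$ small (depending also on $T$), $\operatorname{dist}(g^m(b),g^m(A))\le T_mh$ for $1\le m\le N$, where $T_1=LT$, $T_{m+1}=L(5T_m+4)$.* For $m=1$ apply $\varphi$; by Step 1, $g(A)$ is long if $4h/\gamma\le1$. If $g^m(A)$ is long, the bound holds for $m$, and $T_mh<1$, then Lemma 6(4) gives $\operatorname{dist}(\lambda g^m(b),\lambda g^m(A))\le(5T_m+4)h$, and applying $\varphi$ gives the bound for $m+1$. Moreover $|\lambda g^m(A)|_d\ge\varepsilon$ by Lemma 6(3), so $|g^{m+1}(A)|_d\ge\gamma\varepsilon\ge4h$ by Step 1: $g^{m+1}(A)$ is again long.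

In particular, *the claim applies with $T=5T'+4$ whenever $A$ is long and $\operatorname{dist}(b,A)\le T'h<1$*: use Lemma 6(4) for $\lambda(b)$, and $|\lambda(A)|_d\ge\varepsilon\ge4h/\gamma$.

**Step 3: images of long intervals come near $0$.** This replaces "images of long intervals cover $[0,D]$", which now fails near lattice points. Claim: *for every long $B$, $\rho_Dg^N(B)$ contains a point $\le\delta$.* Since $g^N$ is $(C^N,D)$-equivariant, $\rho_Dg^N$ is even and $2D$-periodic. So, passing to a subinterval, translating and perhaps reflecting by $y\mapsto2D-y$, we may replace $B$ by $B'\subset(0,2D)$ with $|v(B')|=4h$ containing a point $\le D$. Let $A_i=g^i(B')$, which lies in $(0,\infty)$ by (12), and let $j\le\infty$ be least with $A_j\not\subset(0,e^{-1}]$.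

We first show $|\log A_i|\ge i\varepsilon$ for all finite $i\le j$. If $j\ge1$, then $|\log A_0|=|v(B')|=4h$. Let $i<j$ with $|\log A_i|\ge4h$. Recall $g=C\lambda_1\cdots\lambda_{k-1}\lambda$. Since $A_i\subset(0,e^{-1}]$, Lemma 6(5) gives $|\log\lambda(A_i)|\ge|\log A_i|+\varepsilon$. The maps $\lambda_{k-1},\dots,\lambda_1$, applied in this order, do not decrease the logarithmic length, again by Lemma 6(5): all intermediate sets lie in $(0,e^{-1+1/8}]$, by Lemma 6(1) with $p=0$ and $\sum\varepsilon_i\le\frac18$, and this is contained in each $(0,e^{-\varepsilon_i}]$. Multiplication by $C$ preserves logarithmic length. So $|\log A_{i+1}|\ge|\log A_i|+\varepsilon$, and the assertion follows by induction.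

*Suppose $j\le N-M$.* We show $\rho_Dg^N(B')=[0,D]\ni0$. If $j=0$, then $B'$ has a point above $e^{-1}$, so all its points are $\ge e^{-1-4h}$, and all are $\le D+4h$ because $v^{-1}$ is 1-Lipschitz. As $D\ge2$, $2D-y\ge D-4h\ge1$ on $B'$, so $\alpha\ge e^{-1-4h}$ on $B'$. By (10), $\alpha\ge e^{-1-8h-\varepsilon}\ge e^{-2}$ at all points within $v$-distance $4h+\varepsilon$ of $B'$, in particular on $\lambda(B')$. As $|\lambda(B')|_d\ge\varepsilon$, $|\lambda(B')|\ge\varepsilon e^{-2}$, and by (11) $|g^N(B')|\ge\kappa^N\varepsilon e^{-2}\ge2D$. If $j\ge1$, let $q=\max A_j>e^{-1}$. As $|\log A_j|\ge\varepsilon$, $A_j\supset[qe^{-\varepsilon},q]$, so $|A_j|\ge e^{-1}(1-e^{-\varepsilon})\ge e^{-1}\varepsilon/2\ge\varepsilon e^{-2}$, and $|g^N(B')|\ge\kappa^{N-j}\varepsilon e^{-2}\ge\kappa^M\varepsilon e^{-2}\ge2D$.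

*Suppose $j>N-M$.* Let $i=\min(j,N)\ge N-M\ge1$. As $A_{i-1}\subset(0,e^{-1}]$, (12) gives $\max A_i\le\kappa_+$; since $|\log A_i|\ge i\varepsilon\ge(N-M)\varepsilon$, $\min A_i\le\kappa_+e^{-(N-M)\varepsilon}$. By (12) and $N-i\le M$, $A_N$ contains a positive point $\le\kappa_+^{M+1}e^{-(N-M)\varepsilon}\le\delta$. Since $\rho_D(y)\le y$ for $y\ge0$, this proves the claim.

**Step 4: far points.** Let $s<t$, $X=\rho_Dg^N(s)$, $Y=\rho_Dg^N(t)$. If $X=Y$, take $t'=s$, $s'=t$. So let $X\ne Y$; this step treats $d(s,t)\ge8h$. Lattice points have value $0$: by (12), $g(p)=Cp$, so $g^N(p)=C^Np\in2D\mathbb Z$.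

Suppose $Y>X$. Then $Y>0$, so $t$ is not a lattice point. As $d(s,t)\ge8h$, there are $s\le t_2<t_1<t$ in the cell of $t$ with $v(t)-v(t_1)=v(t_1)-v(t_2)=4h$. The interval $[t_2,t_1]$ is long and $t-t_1\le4h$, so by Step 2 some $t'\in[t_2,t_1]$ has $|g^N(t')-g^N(t)|\le\delta$ for $h$ small. The interval $[t_1,t]$ is long, so by Step 3 the interval $\rho_Dg^N([t_1,t])$ contains $Y$ and a point $y_0\le\delta$. Since $0\le X<Y$, either $X\ge y_0$ and $X$ itself is attained, or $X<y_0\le\delta$ and $|y_0-X|\le\delta$. So some $s'\in[t_1,t]$ has $|\rho_Dg^N(s')-X|\le\delta$; and $t'\le t_1\le s'$.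

Suppose $X>Y$. Then $s$ is not a lattice point, and there are $s<s_1<s_2\le t$ in its cell at consecutive $v$-distances $4h$. By Step 2 some $s'\in[s_1,s_2]$ has $|g^N(s')-g^N(s)|\le\delta$. By Step 3, as before, some $t'\in[s,s_1]$ has $|\rho_Dg^N(t')-Y|\le\delta$. And $t'\le s_1\le s'$.

**Step 5: near points.** Let $d(s,t)<8h$, $\Theta=40+4/\gamma$, $a_i=g^i(s)$, $b_i=g^i(t)$. As in Lemma 5 we wait until the points separate. If $d(\lambda(a_i),\lambda(b_i))\le\Theta h$ for all $i<N$, then $|a_N-b_N|\le L\Theta h\le\delta$; take $t'=s$, $s'=t$. Otherwise take the least $i<N$ with $d(\lambda(a_i),\lambda(b_i))>\Theta h$. Then $|a_i-b_i|\le T_0h$ with $T_0=\max(8,L\Theta)$. Let $u=g^i|_{[s,t]}$.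

*Case $d(a_i,b_i)\ge8h$.* There is $m$ strictly between $a_i$ and $b_i$ such that the segments from $a_i$ to $m$ and from $m$ to $b_i$ are both long. If the segment from $a_i$ to $b_i$ lies in a cell, take its $v$-midpoint. If it has an interior lattice point, take that. Otherwise an endpoint is a lattice point, and we take $m$ close to such an endpoint: one segment contains a lattice point, and the other either contains one too or has $d$-length tending to $\infty$ as $m$ approaches the endpoint. Let $t_1$ be the first and $s_1$ the last time with $u=m$, $A=u([s,t_1])$, $B=u([s_1,t])$. Both are long, and $\operatorname{dist}(b_i,A)$, $\operatorname{dist}(a_i,B)$ are at most $T_0h$. So the second form of Step 2 applies to $(A,b_i)$ and $(B,a_i)$.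

*Case $d(a_i,b_i)<8h$.* As $a_i\ne b_i$, both lie in one cell. Lemma 4(5) in the $v$-coordinate with $\mu=8h$ gives $x',y'$ with $a_i,x',y',b_i$ in monotone order, $d(\lambda(x'),\lambda(b_i))\le40h$ and $d(\lambda(y'),\lambda(a_i))\le40h$. Let $s_1$ be the first time with $u=y'$, $t_1\le s_1$ a time with $u=x'$, $A=u([s,t_1])\ni a_i,x'$ and $B=u([s_1,t])\ni y',b_i$. By the triangle inequality for $v$-distances in the cell, $|\lambda(A)|_d\ge d(\lambda(a_i),\lambda(x'))\ge(\Theta-40)h=4h/\gamma$, likewise for $B$; and $\lambda(b_i),\lambda(a_i)$ are within $40h$ of $\lambda(A),\lambda(B)$. So the first form of Step 2 applies with $T=40$.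

In both cases Step 2 with $m=N-i\ge1$ iterations gives $t'\in[s,t_1]$, $s'\in[s_1,t]$ with $|g^N(t')-g^N(t)|\le T^*h\le\delta$ and $|g^N(s')-g^N(s)|\le T^*h\le\delta$ for $h$ small, where $T^*$ is independent of $n$; and $t'\le t_1\le s_1\le s'$. $\square$

## 9. The limit system $(K,F)$

**Step 1: parameters.** We choose the wiggles so fast decreasing that $\varphi_k$ describes the limit well for many iterates. Let $\delta_k=\frac1{k+1}$. At stage $k$, for $i<k$ let $L_i\ge1$ be a Lipschitz constant of $\varphi_i$, and for $1\le i<k$ let $N_i'=\max(N_i,i)$. Choose $\varepsilon_k\le2^{-k-3}$ with $1/\varepsilon_k\in\mathbb N$ and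
$$\eta_k:=L_{k-1}\varepsilon_k\le2^{-k}\min_{1\le i<k}\frac{\delta_i}{N_i'L_i^{N_i'}}$$
(no second condition if $k=1$). Then take $N_k$ from Lemma 7 with $\delta=\delta_k$, and then $n_k\ge4$ large. So $\sum\varepsilon_k\le\frac18$, $\rho_{D_k}\varphi_k^{N_k}$ is $\delta_k$-crooked, $\sup|\varphi_k-\varphi_{k-1}|\le\eta_k$, and
$$\eta_k':=\sum_{i>k}\eta_i\le\frac{\delta_k}{N_k'L_k^{N_k'}}.$$
In particular $\varphi_k\to\varphi$ uniformly on $\mathbb R$ for some $\varphi$.

**Step 2: the map $F$.** We define the limit of the induced maps. Write $\rho_j=\rho_{D_j}$, $I_j=[0,D_j]$, $K=\varprojlim(I_j,\rho_j|_{I_{j+1}})$, with onto projections $p_j$; so $x_j=\rho_j(x_k)$ for $k\ge j$. By (2), for $k\ge j$, $\rho_j\varphi_k(x_k)=\rho_j\varphi_k\rho_k(x_{k+1})=\rho_j\varphi_k(x_{k+1})$, so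
$$|\rho_j\varphi_{k+1}(x_{k+1})-\rho_j\varphi_k(x_k)|\le\eta_{k+1}.$$
Hence $F(x)_j:=\lim_k\rho_j\varphi_k(x_k)$ exists, uniformly in $x$. By (1), $\rho_j(F(x)_{j+1})=F(x)_j$, so $F:K\to K$ is a continuous map.

**Step 3: comparison with $\varphi_k$.** Let $G_k=\rho_k\varphi_k:I_k\to I_k$, which is $L_k$-Lipschitz. By Step 2, $|p_kF-G_kp_k|\le\eta_k'$. From
$$|p_kF^{m+1}-G_k^{m+1}p_k|\le|p_kF\,F^m-G_kp_kF^m|+|G_kp_kF^m-G_kG_k^mp_k|$$
we get $|p_kF^m-G_k^mp_k|\le\eta_k'(1+\dots+L_k^{m-1})\le\eta'_kN_k'L_k^{N_k'}\le\delta_k$ for $0\le m\le N_k'$. By (2) and (1), $\rho_jG_k^m=\rho_j\varphi_k^m$ on $I_k$ for $j\le k$. Applying the 1-Lipschitz $\rho_j$,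
$$|p_jF^m(x)-\rho_j\varphi_k^m(x_k)|\le\delta_k\qquad(j\le k,\ 0\le m\le\max(N_k,k),\ x\in K).\tag{14}$$

**Step 4: $F$ is onto.** As $\varphi_k(0)=0$ and $\varphi_k(D_k)=CD_k$, $G_k$ is onto $I_k$. So $p_kF(K)$ is $\eta_k'$-dense in $I_k$, and, applying $\rho_j$, $p_jF(K)$ is $\eta_k'$-dense in $I_j$ for all $k\ge j$. By compactness $p_jF(K)=I_j$ for all $j$, and so $F(K)=K$, since $F(K)$ is closed.

## 10. A mixing homeomorphism with exactly one periodic point

We prove Theorem 2. Let
$$P=\varprojlim(K,F)=\{(z_i)_{i\ge0}:F(z_{i+1})=z_i\},\qquad\pi_i(z)=z_i,\qquad f(z)_i=F(z_i).$$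
This is a nondegenerate continuum with onto projections, and $f$ is a homeomorphism with inverse $(z_i)\mapsto(z_{i+1})$.

**Step 1: $P$ is the pseudo-arc.** We verify Lemma 2. Let $d_K$ be a metric on $K$, and use $\sum_l2^{-l}d_K(z_l,z_l')$ on $P$. Fibres of $p_j$ have diameter tending to $0$ as $j\to\infty$, so by uniform continuity of $F^0,\dots,F^i$ we can choose $j(i)$ such that $p_{j(i)}(a)=p_{j(i)}(b)$ implies $d_K(F^la,F^lb)\le\frac1i$ for $0\le l\le i$. Let $q_i=p_{j(i)}\pi_i$, $i\ge1$, a map onto $I_{j(i)}$. If $q_i(z)=q_i(z')$, then $z_l=F^{i-l}(z_i)$ and $z_l'=F^{i-l}(z_i')$ are $\frac1i$-close for $l\le i$. So the fibres of $q_i$ have diameter at most $\frac2i+2^{-i}\operatorname{diam}K\to0$; this is (i). For (ii), given $i$ and $\delta$, take $k\ge j(i)$ with $\delta_k\le\delta$, $N=N_k$, $r=p_k\pi_{i+N}$ and $w=\rho_{j(i)}\varphi_k^N=\rho_{j(i)}\rho_k\varphi_k^N$, which is $\delta_k$-crooked by Lemma 1(iii). By (14),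
$$|q_i-w\circ r|=|p_{j(i)}F^N\pi_{i+N}-w\,p_k\pi_{i+N}|\le\delta_k\le\delta.$$

**Step 2: mixing.** The sets $\pi_i^{-1}p_j^{-1}(J)$ form a base, with $i,j$ as large as we like, so common $i,j$ serve for two sets. Since $\pi_i$ is onto and $\pi_if^n=F^n\pi_i$, it suffices to find, for nonempty open $J,J'\subset I_j$ and all large $n$, some $y\in K$ with $y_j\in J$ and $F^n(y)_j\in J'$. Let $J_0\subset J$ be a nondegenerate interval and let $\kappa^n|J_0|\ge2D_j$. Fix an interior point $a$ of $J'$. For $k\ge\max(j,n)$, $\rho_j\varphi_k^n(J_0)=I_j$ by (11), so there is $y_k\in J_0\subset I_j\subset I_k$ with $\rho_j\varphi_k^n(y_k)=a$. Take $y\in K$ with $p_k(y)=y_k$. Then $y_j=\rho_j(y_k)=y_k\in J$, and $|F^n(y)_j-a|\le\delta_k$ by (14). For $k$ large this puts $F^n(y)_j$ in $J'$.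

**Step 3: periodic points of $F$ are constant sequences close to $0$.** The point $o=(0,0,\dots)$ is fixed by $F$, since $\varphi_k(0)=0$. Let $F^m(x)=x$, $m\ge1$, and $r=E/(C-1)=\frac C{8(C-1)}\le\frac14$. For $k\ge\max(j,m)$, (14) gives $|\rho_j\varphi_k^m(x_k)-\rho_j(x_k)|\le\delta_k$. Each value of $\rho_j$ is $\pm$ its argument plus an element of $2D_j\mathbb Z$, so $|\varphi_k^m(x_k)-\varsigma x_k-2D_jl|\le\delta_k$ for some $\varsigma=\pm1$, $l\in\mathbb Z$. By (13) and (4), $|\varphi_k^m(x_k)-C^mx_k|\le E\frac{C^m-1}{C-1}$. Dividing by $C^m-\varsigma\ge C^m-1\ge1$,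
$$\Big|x_k-\frac{2D_jl}{C^m-\varsigma}\Big|\le r+\delta_k.$$
Given $i$, choose $j\ge i$ with $D_i(C^m-1)\mid D_j$ and $D_i(C^m+1)\mid D_j$. Then the fraction lies in $2D_i\mathbb Z$, so $x_i=\rho_i(x_k)\le r+\delta_k$. Letting $k\to\infty$, $x_i\le r$ for all $i$. As $\rho_i$ is the identity on $[0,1]$, $x_i=\rho_i(x_{i+1})=x_{i+1}$: all $x_i$ equal one number $y\in[0,r]$.

**Step 4: repulsion from $0$ leaves only $o$.** For $j$ with $D_j>\kappa_+$, (12) gives $\kappa y\le\varphi(y)\le\kappa_+y<D_j$, so
$$F(x)_j=\lim_k\rho_j\varphi_k(y)=\rho_j\varphi(y)=\varphi(y)\ge\kappa y.$$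
But $F(x)$ is also fixed by $F^m$, so by Step 3 it is a constant sequence with value in $[0,r]$; this value is $\varphi(y)\ge\kappa y$. Repeating the argument with $F(x),F^2(x),\dots$, we get $\kappa^sy\le r$ for all $s\ge0$. Since $\kappa>1$, $y=0$ and $x=o$.

**Step 5: periodic points of $f$.** If $f^m(z)=z$, then $F^m(z_i)=z_i$ for all $i$, so $z=(o,o,\dots)$ by Step 4, and this point is fixed by $f$. So $f$ is a mixing homeomorphism of the pseudo-arc with exactly one periodic point. By Hamilton's theorem every homeomorphism of $P$ has a fixed point, so the number of periodic points cannot be smaller. $\blacksquare$
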